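# Non-topological solutions of the Chern–Simons vortex system for an arbitrary Cartan matrix

## 1. Without vortices, one scalar equation suffices

Let $K=(K_{ab})$ be the $r\times r$ Cartan matrix of a simple Lie algebra, and let $\lambda>0$. For each $a=1,\dots,r$ we are given an integer $N_a\ge 0$ and points $p_{a1},\dots,p_{aN_a}\in\mathbb R^2$, called vortex points, with repetitions allowed. We study the system
$$\Delta u_a=\lambda\Big(-\sum_{b}K_{ab}e^{u_b}+\sum_{b,c}K_{ab}e^{u_b}K_{bc}e^{u_c}\Big)+4\pi\sum_{j=1}^{N_a}\delta_{p_{aj}},\qquad a=1,\dots,r,\tag{1.1}$$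
on $\mathbb R^2$, which governs multivortices of the relativistic non-Abelian self-dual Chern–Simons equations. It is known to have topological solutions, for which $e^{u_a}\to\sum_b(K^{-1})_{ab}$ at infinity. We want the other kind, the non-topological solutions:
$$e^{u_a(x)}\to0\quad\text{as }|x|\to\infty,\qquad a=1,\dots,r.\tag{1.2}$$

For vectors we write $f\circ g$ for the componentwise product and $e^v=(e^{v_a})_a$. The right side of (1.1) is then $\lambda\big(-Ke^u+K(e^u\circ Ke^u)\big)$ plus Dirac masses.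

**Proposition 1.1.** If all $N_a=0$, then (1.1) has a smooth solution satisfying (1.2).

**Proof.** Let $k=K^{-1}(1,\dots,1)^T$. Its entries are positive: they are the coefficients, in the simple coroots, of half the sum of the positive coroots. Try $u_a=w+\ln k_a$ with one unknown function $w$. Since $e^u=e^wk$ and $Kk=(1,\dots,1)^T$, we get $Ke^u=e^w(1,\dots,1)^T$ and $K(e^u\circ Ke^u)=e^{2w}Kk=e^{2w}(1,\dots,1)^T$. So all $r$ equations become the single equation
$$\Delta w=-\lambda F(w),\qquad F(w)=e^w(1-e^w).\tag{1.3}$$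
Replace $F$ by $0$ on $w>0$; the new $F$ is bounded, Lipschitz and nonnegative. For a radial function $w(s)$, $s=|x|$, with $w(0)=w_0<0$ and $w'(0)=0$, equation (1.3) is equivalent to
$$w(s)=w_0-\lambda\int_0^s t\ln(s/t)\,F(w(t))\,dt,$$
a Volterra equation with locally bounded kernel. It has a unique global solution. Since $F\ge0$, $w\le w_0<0$, so the modification of $F$ is never seen. Moreover $sw'(s)=-\lambda\int_0^stF(w)\,dt\le -\lambda\int_0^1tF(w)\,dt=:-c<0$ for $s\ge1$, hence $w(s)\le w(1)-c\ln s\to-\infty$. Elliptic regularity makes $w$ smooth on $\mathbb R^2$. $\square$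

For $\mathbf G_2$, with $K=\begin{pmatrix}2&-1\\-3&2\end{pmatrix}$ and $\lambda=1$, one finds $k=(3,5)$. The first equation, with quadratic part $4e^{2u_1}-2e^{2u_2}+e^{u_1+u_2}$, has linear coefficient $-6+5=-1$ and quadratic coefficient $36-50+15=1$. In the second equation, $9-10=-1$ and $-54+100-45=1$.

What changes when there are vortices? If $u_a=w+\ln k_a$, then $\Delta u_a$ is the same for all $a$, so the ansatz requires the $r$ lists of vortex points to be identical; in general the system does not collapse. And as soon as two vortex points differ, radial symmetry is gone, and so is the ordinary differential equation. We need a method that uses neither.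

## 2. Statements for arbitrary vortex data

"Solution" means that $u_a-2\sum_j\ln|x-p_{aj}|$ is smooth and the system holds in $\mathcal D'(\mathbb R^2)$.

**Theorem 1.** For every Cartan matrix $K$ of a simple Lie algebra of rank $r\ge2$, every $\lambda>0$, all integers $N_a\ge0$ and all points $p_{aj}\in\mathbb R^2$, the system (1.1) has a solution with $e^{u_a(x)}\to0$ as $|x|\to\infty$ for all $a$.

There is a positive diagonal matrix $\mathsf D=\mathrm{diag}(d_a)$ with $\mathsf DK$ symmetric; since $K$ is indecomposable, $d_aK_{ab}=d_bK_{ba}$ determines $\mathsf D$ up to a positive factor, which is immaterial below. For $\mathbf G_2$ as above, $\mathsf D=\mathrm{diag}(3,1)$ and $\mathsf DK=\begin{pmatrix}6&-3\\-3&2\end{pmatrix}$. Let $w_0$ be the longest Weyl group element, and define $a^*$ by $w_0\alpha_a=-\alpha_{a^*}$.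

**Theorem 2.** Let $r\ge1$, let $K$ be the Cartan matrix of a simple Lie algebra, and let $\mathsf A$ be a real $r\times r$ matrix such that $\mathsf D\mathsf A$ is symmetric and, for a sign $\pm$ and some $\kappa>0$,
$$\pm\,y^T\mathsf D\mathsf A\,y\ge\kappa|y|^2\quad\text{for all }y\in[0,\infty)^r.\tag{2.1}$$
(This holds for $\mathsf A=K$. If all $N_a=0$, no condition on $\mathsf A$ is needed.) Let $\lambda>0$, $N_a\ge0$, $p_{aj}$ and $(C_1,\dots,C_r)\in\mathbb R^r$ be arbitrary. Then there is $\varepsilon_0>0$ such that for every $\varepsilon\in(0,\varepsilon_0)$ the system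
$$\Delta u_a=\lambda\Big(-\sum_bK_{ab}e^{u_b}+\sum_{b,c}K_{ab}e^{u_b}\mathsf A_{bc}e^{u_c}\Big)+4\pi\sum_j\delta_{p_{aj}}\tag{2.2}$$
has a solution with, as $|x|\to\infty$,
$$u_a(x)=2\ln\varepsilon-\gamma_a^\varepsilon\ln\big(\varepsilon\sqrt\lambda\,|x|\big)+C_a+o(1),\qquad\gamma_a^\varepsilon=2N_{a^*}+4+O(\varepsilon^2),$$
and $\sup_{\mathbb R^2}e^{u_a}\le C\varepsilon^2$ with $C$ independent of $\varepsilon$. In particular there are infinitely many non-topological solutions for every vortex configuration.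

Theorem 1 is the case $\mathsf A=K$, $r\ge2$: there $\mathsf D\mathsf A=\mathsf DK$ is positive definite (Section 4), and $\gamma_a^\varepsilon>0$ for small $\varepsilon$. Another admissible choice is $\mathsf A=I$, where $y^T\mathsf Dy\ge(\min d_a)|y|^2$.

If $u$ solves the system with $\lambda=1$ and points $\sqrt\lambda\,p_{aj}$, then $x\mapsto u(\sqrt\lambda\,x)$ solves it with parameter $\lambda$ and points $p_{aj}$. So **we take $\lambda=1$ until Section 11.**

## 3. The Toda limit, and the obstruction in rank one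

**Rescaling.** Put $u_a(x)=v_a(\varepsilon x)+2\ln\varepsilon$ with $\varepsilon>0$. Since $\Delta u=\varepsilon^2(\Delta v)(\varepsilon x)$, $e^u=\varepsilon^2e^v$, and $\delta_p$ becomes $\varepsilon^2\delta_{\varepsilon p}$ in the variable $\varepsilon x$, (2.2) is equivalent to
$$\Delta v=-Ke^v+\varepsilon^2K\big(e^v\circ\mathsf Ae^v\big)+4\pi\Big(\sum_j\delta_{\varepsilon p_{aj}}\Big)_a.\tag{3.1}$$
It suffices to solve (3.1) with $v_a\to-\infty$ at infinity. For small $\varepsilon$ this is a small perturbation of the Toda system $\Delta U=-Ke^U+4\pi(\dots)$, with vortices close to the origin. The Toda system can be solved explicitly.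

**Function spaces.** For $s\in\mathbb R$ let $\mathcal C_s=\{f\in C(\mathbb R^2):\sup(1+|x|)^s|f|<\infty\}$, let $X=(\mathcal C_3)^r$, and let
$$L\psi(x)=\frac1{2\pi}\int\ln|x-y|\,\psi(y)\,dy .$$
For example, $(1+|x|^2)^{-2}\in\mathcal C_4\subset\mathcal C_3$. For $\psi,\chi\in\mathcal C_3$ we use the following.

* **(P1)** $L\psi\in C^1$, $\Delta L\psi=\psi$, $|L\psi(x)|\le C\|\psi\|\ln(2+|x|)$ and $|\nabla L\psi|\le C\|\psi\|$. (Split at $|x-y|=1$; for $|x-y|\ge1$ use $\ln|x-y|\le\ln(1+|x|)+\ln(1+|y|)$.)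
* **(P2)** $L\psi(x)=\frac1{2\pi}\big(\int\psi\big)\ln|x|+o(1)$ as $|x|\to\infty$. Indeed, split $\int(\ln|x-y|-\ln|x|)\psi\,dy$ at $|y|=|x|/2$. The inner part is $O\big(|x|^{-1}\int_{|y|<|x|/2}|y||\psi|\,dy\big)=O(|x|^{-1}\ln|x|)$. In the outer part put $y=|x|\zeta$: it is at most $C|x|^{-1}\int_{|\zeta|>1/2}\big|\ln|\tfrac{x}{|x|}-\zeta|\big||\zeta|^{-3}d\zeta=O(|x|^{-1})$.
* **(P3)** $\int\chi L\psi=\int\psi L\chi$ (Fubini), and $|\int\chi L\psi|\le C\|\chi\|\|\psi\|$.
* **(P4)** A harmonic function on $\mathbb R^2$ of growth $O(\ln|x|)$ is constant.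
* **(P5)** Let $\mathcal T\subset\mathbb R^m$ be open and let $f$ on $\mathcal T\times\mathbb R^2$ have all $t$-derivatives continuous in $(t,x)$, each $O((1+|x|)^{-s})$ uniformly for $t$ in compact sets. Then $t\mapsto f(t,\cdot)\in\mathcal C_s$ is $C^\infty$. Taylor's formula gives $|f(t+h,x)-f(t,x)-D_tf(t,x)h|\le C|h|^2(1+|x|)^{-s}$, and the same applies to every derivative.

**Rank one by hand.** Identify $\mathbb R^2=\mathbb C$, $\partial=\partial_z$, $\bar\partial=\partial_{\bar z}$, $\Delta=4\partial\bar\partial$. Let $K=\mathsf A=(2)$ and put all $N$ vortices at the origin; $\mu=N+1$. For $c\in\mathbb C$ let $f=z^\mu/\mu+c$ and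
$$\sigma=e^U=\frac{4|f'|^2}{(1+|f|^2)^2}.$$
Since $\Delta\ln(1+|f|^2)=4|f'|^2/(1+|f|^2)^2$, we get $\Delta U=-2e^U+4\pi N\delta_0$. This is a two-real-parameter family of Toda (Liouville) solutions with the same behavior at infinity up to $o(1)$.

The first thing to try is to fix one $c$, write $v=U+2L\psi$, and solve for $\psi$ by the implicit function theorem. With $\phi=2L\psi$, (3.1) reads $\psi+\sigma(e^\phi-1)-2\varepsilon^2\sigma^2e^{2\phi}=0$, with linearization $\psi\mapsto\psi+\sigma\phi$. Differentiating the family in $c$ produces $Z_1=-4\,\mathrm{Re}f/(1+|f|^2)$ and $Z_2=-4\,\mathrm{Im}f/(1+|f|^2)$. They satisfy $\Delta Z_i=-2\sigma Z_i$ and tend to $0$. By (P4), $Z_i+2L(\sigma Z_i)$ is constant, and by (P2) that constant is $0$. So $Z_i=-2L(\sigma Z_i)$, which means that $\sigma Z_i$ lies in the kernel of the linearization, and by (P3)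
$$\int Z_i(\psi+\sigma\cdot 2L\psi)=\int Z_i\psi+\int 2L(\sigma Z_i)\,\psi=0\quad\text{for all }\psi\in\mathcal C_3.$$
The linearization is neither injective nor onto. The failure is real. Suppose that for a fixed $c$ there are solutions with $\|\psi\|=O(\varepsilon^2)$ as $\varepsilon\to0$. Pair the equation with $Z_i$: the linear part disappears, $\int Z_i\sigma(e^\phi-1-\phi)=O(\varepsilon^4)$, and what remains says $\int Z_i\sigma^2=O(\varepsilon^2)$. So $\int Z_i\sigma^2=0$, that is, $\nabla W_0(c)=0$ where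
$$W_0(c)=\int\sigma^2\,dx .$$
Substitute $w=f(z)$, a $\mu$-to-one map with Jacobian $|f'|^2$ and $|f'|^2=|z|^{2N}=(\mu|w-c|)^{2N/\mu}$:
$$W_0(c)=16\mu\int_{\mathbb C}\frac{(\mu|w-c|)^{2N/\mu}}{(1+|w|^2)^4}\,dA(w).\tag{3.2}$$
If $N\ge1$, put $p=2N/\mu\in[1,2)$. Since $\Delta|w|^p=p^2|w|^{p-2}$ as distributions, $\Delta_cW_0>0$; as $W_0$ is radial in $c$, it is strictly increasing in $|c|$. So the implicit function theorem at fixed $c$ fails at every $c\ne0$. But (3.2) also shows the way out: $W_0(c)\to\infty$ like $|c|^{2N/\mu}$, so $W_0$ has a minimum. If $N=0$, $W_0$ is constant, because changing $c$ is a translation; but then there is radial symmetry.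

So the plan in rank $r$ is to let $c$ move in the whole family of Toda solutions with fixed asymptotic constants and look for a critical point of a reduced function close to $W_0$. Four things have to be established: the family for arbitrary vortices (Sections 5 and 6), that its $c$-derivatives are the *only* elements of the kernel (Section 8), that $W_0$ is coercive (Section 9), and the reduction itself (Section 10).

## 4. Lie-theoretic notation, with $\mathfrak{sl}_2$ and $\mathfrak{sl}_3$ in view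

Since $K$ and $K^T$ are both Cartan matrices of simple Lie algebras, we may choose a complex simple Lie algebra $\mathfrak g$ with Chevalley generators $e_a,f_a,h_a$ and simple roots $\alpha_a$ such that
$$\alpha_a(h_b)=K_{ab},\qquad[e_a,f_b]=\delta_{ab}h_a .$$

**Groups and grading.** Let $G$ be the simply connected group, $\mathfrak h$ the span of the $h_a$, $\mathfrak h_{\mathbb R}=\bigoplus\mathbb Rh_a$. Let $\mathfrak g=\bigoplus_k\mathfrak g_k$ be the grading by height of roots ($\mathfrak g_0=\mathfrak h$, $e_a\in\mathfrak g_1$), $\mathfrak n_\pm=\bigoplus_{\pm k>0}\mathfrak g_k$, $\mathfrak b_-=\mathfrak h\oplus\mathfrak n_-$, with groups $N_\pm$, $B_-$, and $A=\exp\mathfrak h_{\mathbb R}$. We put $d=\dim_{\mathbb R}\mathfrak n_+$. The exterior derivative is written $\mathrm d$.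

**Compact form.** Let $x\mapsto x^*$ be the antilinear anti-automorphism with $e_a^*=f_a$, $h_a^*=h_a$. Let $\mathcal U=\{k\in G:k^*k=1\}$, with Lie algebra $\mathfrak u$, so $i\mathfrak u=\{x=x^*\}$ and $\dim_{\mathbb R}\mathfrak u=r+d$. Every finite-dimensional representation carries a Hermitian product for which $*$ is the adjoint.

**Iwasawa and Bruhat.** $\mathcal U\times A\times N_-\to G$, $(k,a,n)\mapsto kan$, is a diffeomorphism. $G$ is the disjoint union of the $B_-wB_-$ over the Weyl group. For $\dot w_0\in\mathcal U$ representing $w_0$, $B_-\times N_-\to G$, $(b,m)\mapsto b\dot w_0m$, is a diffeomorphism onto the open set $B_-w_0B_-$.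

**Form.** Let $(\cdot,\cdot)$ be an invariant form, positive on $\mathfrak h_{\mathbb R}$, and take $d_a=2/(\alpha_a,\alpha_a)$. Then $(x,h_a)=d_a\alpha_a(x)$ for $x\in\mathfrak h$, so $S:=\mathsf DK=\big((h_a,h_b)\big)$ is symmetric and positive definite.

**Weights.** Let $\varpi_b(h_a)=\delta_{ab}$; then $\alpha_a=\sum_bK_{ab}\varpi_b$. Let $V_b$ be the irreducible representation with lowest weight $-\varpi_b$, $v_b$ a unit lowest weight vector, and $\Lambda_b=-w_0\varpi_b$ its highest weight. The $\Lambda_b$ are a permutation of the $\varpi_b$, hence a basis of $\mathfrak h_{\mathbb R}^*$.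

**Vortex exponents.** Put $\mu_a=N_a+1$ and let $\delta\in\mathfrak h_{\mathbb R}$ satisfy $\alpha_a(\delta)=\mu_a$. Every positive root takes a positive integer value on $\delta$. (The symbol $\delta_p$ with a point as index remains a Dirac measure.)

**Injectivity.** Let $e=\sum_ae_a$. For $k\ge1$ the map $\operatorname{ad}e:\mathfrak g_{-k}\to\mathfrak g_{-k+1}$ is injective. Indeed $e$ belongs to an $\mathfrak{sl}_2$-triple whose neutral element $2\rho^\vee$ has $\alpha_a(2\rho^\vee)=2$ (take $f=\sum c_af_a$ with $\sum c_ah_a=2\rho^\vee$); $\ker\operatorname{ad}e$ has only weights $\ge0$, while $\operatorname{ad}2\rho^\vee=-2k$ on $\mathfrak g_{-k}$. The same holds for $\sum c_ae_a$ with all $c_a\neq0$, which is conjugate to $e$ under the complex torus.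

**Examples.** For $\mathfrak{sl}_2$: $*$ is the conjugate transpose, $\mathcal U=SU(2)$, $N_-$ is lower unipotent, $V_1=\mathbb C^2$, $v_1=(0,1)^T$, $d=2$, $\delta=\frac\mu2h$, and $B_-w_0B_-$ consists of the matrices with nonzero upper right entry. For $\mathfrak{sl}_3$, with $e_1=E_{12}$, $e_2=E_{23}$: $\mathbb C^3$ has lowest weight vector $(0,0,1)^T$, of weight $-\varpi_2$, so it is $V_2$; and $d=6$.

## 5. Toda solutions from the Iwasawa decomposition

Let $P_a(z)=P_a^\varepsilon(z)=\prod_j(z-\varepsilon p_{aj})$ and $E=\sum_aP_ae_a$. Let $g=g_\varepsilon:\mathbb C\to N_+$ solve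
$$g'=gE,\qquad g(0)=1;$$
it is polynomial in $z$. Fix $\vartheta=e^\varsigma\in A$, $\varsigma\in\mathfrak h_{\mathbb R}$. For $\nu\in N_+$ write, by Iwasawa,
$$\vartheta\nu g=k\,a\,n,\quad a=e^{Q/2},\ Q\in\mathfrak h_{\mathbb R},\qquad\mathcal M:=(\vartheta\nu g)^*\vartheta\nu g=n^*e^Qn.\tag{5.1}$$

**Step 1. Equations for $n$ and $Q$.** Here we turn holomorphy of $g$ into differential equations. As $(\vartheta\nu g)^*$ is antiholomorphic, $\mathcal M^{-1}\partial\mathcal M=g^{-1}g'=E$. Inserting $\mathcal M=n^*e^Qn$ and conjugating by $n$,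
$$e^{-Q}(n^{*-1}\partial n^*)e^Q+\partial Q+\partial n\,n^{-1}=nEn^{-1}\in E+\mathfrak b_- .$$
The first term on the left lies in $\mathfrak n_+$, the rest in $\mathfrak b_-$. So $n^{*-1}\partial n^*=e^QEe^{-Q}$. Taking $*$ of this, and writing down the $\mathfrak b_-$-part,
$$\bar\partial n\,n^{-1}=B:=e^{-Q}E^*e^Q=\sum_a\bar P_ae^{\alpha_a(Q)}f_a,\qquad\partial Q+\partial n\,n^{-1}=nEn^{-1}-E.\tag{5.2}$$

**Step 2. The Toda equation.** The $\mathfrak h$-part of the second equation is $\partial Q=(nEn^{-1})_0$. Apply $\bar\partial$: $\bar\partial\partial Q=[B,nEn^{-1}]_0=[B,E]$, since $B\in\mathfrak g_{-1}$ only meets the grade-one part $E$. As $[f_a,e_b]=-\delta_{ab}h_a$,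
$$\partial\bar\partial Q=-\sum_a|P_a|^2e^{\alpha_a(Q)}h_a.\tag{5.3}$$
Hence $U_a:=\ln(4|P_a|^2)+\alpha_a(Q)$ satisfies
$$\Delta U_a=-\sum_bK_{ab}e^{U_b}+4\pi\sum_j\delta_{\varepsilon p_{aj}}.\tag{5.4}$$

**Step 3. A formula for $e^U$.** Since $nv_b=v_b$ and $k$ is unitary, $\tau_b:=\|\vartheta\nu gv_b\|^2=\|av_b\|^2=e^{-\varpi_b(Q)}$. As $\alpha_a=\sum_bK_{ab}\varpi_b$,
$$\sigma_a:=e^{U_a}=4|P_a|^2\prod_b\tau_b^{-K_{ab}},\tag{5.5}$$
a smooth function.

**Step 4. The flat frame.** This is for Section 8. Let $\Omega=gn^{-1}$ and $\mathcal E=e^{Q/2}Ee^{-Q/2}$; then $\vartheta\nu\Omega=ka$. By (5.2),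
$$\Omega^{-1}\mathrm d\Omega=nEn^{-1}\mathrm dz-\mathrm dn\,n^{-1}=\omega:=(E+\partial Q)\,\mathrm dz-B\,\mathrm d\bar z .\tag{5.6}$$
From $k=\vartheta\nu\Omega a^{-1}$ and $aBa^{-1}=e^{-Q/2}E^*e^{Q/2}=\mathcal E^*$ we get $k^{-1}\mathrm dk=a\omega a^{-1}-\tfrac12\mathrm dQ$, i.e.
$$k^{-1}\mathrm dk=(\mathcal E+\tfrac12\partial Q)\,\mathrm dz-(\mathcal E^*+\tfrac12\bar\partial Q)\,\mathrm d\bar z.\tag{5.7}$$

**Example ($\mathfrak{sl}_2$).** Let $p=\int_0^zP$, $\nu=\begin{pmatrix}1&c\\0&1\end{pmatrix}$, $\vartheta=\mathrm{diag}(s,s^{-1})$, $f=p+c$. Then $\tau=s^2|f|^2+s^{-2}$; for $s=1$ we recover Section 3. Here, for $s=1$, $\mathcal M=\begin{pmatrix}1&f\\\bar f&1+|f|^2\end{pmatrix}$, so $n=\begin{pmatrix}1&0\\y&1\end{pmatrix}$ with $y=\bar f/(1+|f|^2)$, and indeed $\bar\partial y=\bar P/\tau^2$, as (5.2) demands.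

We write $\nu=\exp c$ with $c\in\mathfrak n_+\cong\mathbb R^d$, and $U^{\varepsilon,c}$, $\sigma^{\varepsilon,c}$, and so on, when the dependence matters.

## 6. Behavior at infinity and the big Bruhat cell

**Iterated integrals.** In any representation, $g=\sum I_{a_1\dots a_m}(z)\,e_{a_1}\cdots e_{a_m}$, where $I'_{a_1\dots a_m}=I_{a_1\dots a_{m-1}}P_{a_m}$ and $I_{a_1\dots a_m}(0)=0$ for $m\ge1$. So $I_{a_1\dots a_m}$ is a polynomial of degree $\mu_{a_1}+\dots+\mu_{a_m}$, with coefficients polynomial in $\varepsilon$ and leading coefficient independent of $\varepsilon$. For $\varepsilon=0$ it is a monomial. Since $e_{a_1}\cdots e_{a_m}$ shifts $\delta$-eigenvalues by $\mu_{a_1}+\dots+\mu_{a_m}$,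
$$g_0(z)=z^\delta g_1z^{-\delta},\qquad g_1:=g_0(1),\quad z^\delta=\exp\big((\ln|z|+i\theta)\delta\big).\tag{6.1}$$
Conjugation by $z^\delta$ on $N_\pm$ and $\mathrm{Ad}(z^\delta)$ on $\mathfrak g$ are single-valued on $\mathbb C^*$ because roots are integral on $\delta$; identities containing $z^\delta$ itself are meant for a fixed branch at the point considered.

For $\mathfrak{sl}_3$ and $\varepsilon=0$, $\nu=\vartheta=1$: $g(0,0,1)^T=\big(\tfrac{z^{\mu_1+\mu_2}}{\mu_1(\mu_1+\mu_2)},\tfrac{z^{\mu_2}}{\mu_2},1\big)^T$. With no vortices, $\tau_2=1+|z|^2+\frac14|z|^4=(1+\frac12|z|^2)^2=\tau_1$ and $\sigma_1=\sigma_2=4(1+\frac12|z|^2)^{-2}$, and one checks $\Delta\ln\sigma_a=-\sigma_a=-2\sigma_a+\sigma_a$. The top coefficient is visibly nonzero. In general this needs an argument.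

**Lemma 6.1.** $g_1\in B_-w_0B_-$. Hence $\kappa_b:=$ the highest weight component of $g_1v_b$ is nonzero for every $b$.

**Proof.** By Bruhat $g_1=b_1\dot wb_2$ with $b_i\in B_-$. Take $\varepsilon=0$, $\nu=\vartheta=1$.

**Step 1. Growth in terms of $w$.** We compute $e^{U_a}$ at infinity. Since $z^{-\delta}v_b=z^{\varpi_b(\delta)}v_b$, $\tau_b=|z|^{2\varpi_b(\delta)}\|z^\delta g_1v_b\|^2$. As $b_2v_b\in\mathbb C^*v_b$, $g_1v_b$ is a nonzero multiple of $b_1\dot wv_b$: a nonzero vector of weight $-w\varpi_b$ plus vectors of weights $-w\varpi_b-\beta$, with $\beta$ a nonzero sum of positive roots, so $\beta(\delta)>0$. Thus $\tau_b\sim\mathrm{const}\cdot|z|^{2(\varpi_b-w\varpi_b)(\delta)}$ and, by (5.5),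
$$|z|^2e^{U_a}\sim\mathrm{const}\cdot|z|^{2\mu_a-2(\alpha_a-w\alpha_a)(\delta)}=\mathrm{const}\cdot|z|^{2(w\alpha_a)(\delta)}.$$

**Step 2. A conserved energy bounds the growth.** $Q$ is radial, because $e^{i\theta\delta}$ is unitary and commutes with $|z|^\delta$. Put $t=\ln|z|$, $\hat Q=Q+2t\delta$, $y_a=U_a+2t=\ln4+\alpha_a(\hat Q)$. Since $\partial\bar\partial=\frac14e^{-2t}\partial_t^2$ on radial functions, (5.3) becomes $\hat Q''=-\sum_ae^{y_a}h_a$. Then
$$\tfrac{d}{dt}\,\tfrac12(\hat Q',\hat Q')=-\sum_ae^{y_a}(\hat Q',h_a)=-\sum_ad_ae^{y_a}\alpha_a(\hat Q')=-\tfrac{d}{dt}\sum_ad_ae^{y_a},$$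
so $\frac12(\hat Q',\hat Q')+\sum d_ae^{y_a}$ is constant. At $t\to-\infty$, $Q'\to0$ and $e^{y_a}=|z|^2e^{U_a}\to0$, so the constant is $2(\delta,\delta)$. Hence $e^{y_a}$ is bounded, and $(w\alpha_a)(\delta)\le0$ by Step 1. A root with $\delta$-value $\le0$ is negative, so $w\alpha_a<0$ for all $a$, which means $w=w_0$. By Step 1, $g_1v_b$ then has a nonzero component of weight $-w_0\varpi_b=\Lambda_b$. $\square$

**Lemma 6.2.** Let $m_b=(\varpi_b-w_0\varpi_b)(\delta)$, a positive integer. Then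
$$\tau_b=e^{2\Lambda_b(\varsigma)}|\kappa_b|^2|z|^{2m_b}+\big(\text{terms }z^i\bar z^j,\ i,j\le m_b,\ i+j<2m_b\big),\tag{6.2}$$
with coefficients polynomial in $(\varepsilon,c,\bar c)$. For $(\varepsilon,c)$ in a compact set, $\tau_b\ge\mathrm{const}\cdot(1+|z|)^{2m_b}$ with a positive constant. Consequently:

1. All $(\varepsilon,c)$-derivatives of $\sigma_a$ are $O((1+|x|)^{-2-2\mu_{a^*}})$, hence $O((1+|x|)^{-4})$, locally uniformly, so $(\varepsilon,c)\mapsto\sigma^{\varepsilon,c}\in(\mathcal C_4)^r$ is $C^\infty$. The functions $Z_i:=\partial_{c_i}U$ and all their $(\varepsilon,c)$-derivatives are bounded and continuous, locally uniformly, so $(\varepsilon,c)\mapsto Z_i\in(\mathcal C_0)^r$ is $C^\infty$; and $Z_i(x)\to0$ as $|x|\to\infty$.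
2. $U=H-KL\sigma$ with $H_a=2\sum_j\ln|x-\varepsilon p_{aj}|+C_a$ and
$$C_a=\ln4-\sum_bK_{ab}\big(\ln|\kappa_b|^2+2\Lambda_b(\varsigma)\big).\tag{6.3}$$
The masses $M_b=\int\sigma_b$ do not depend on $(\varepsilon,c)$: $\frac1{2\pi}(KM)_a-2N_a=2+2\mu_{a^*}$.
3. With $\zeta_i:=-\sigma\circ Z_i=-\partial_{c_i}\sigma\in X$ one has $Z_i=KL\zeta_i$.

**Proof.** *Formula (6.2).* The component of $gv_b$ in weight $-\varpi_b+\beta'$ is a polynomial of degree $\le\beta'(\delta)$ whose $z^{\beta'(\delta)}$-coefficient is that of $g_1v_b$. The component of $\nu gv_b$ in weight $-\varpi_b+\beta$ is that of $gv_b$ plus contributions of components of $gv_b$ with $\beta'<\beta$, of degree $\le\beta'(\delta)<\beta(\delta)$. The largest value $\beta(\delta)=m_b$ occurs only at the highest weight, with coefficient $\kappa_b\ne0$, and $\vartheta=e^\varsigma$ multiplies that component by $e^{\Lambda_b(\varsigma)}$. Taking the squared norm gives (6.2).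

*Lower bound.* For $(\varepsilon,c)$ in a compact set there is $R_0$ with $\tau_b\ge\frac12e^{2\Lambda_b(\varsigma)}|\kappa_b|^2|z|^{2m_b}$ for $|z|\ge R_0$; for $|z|\le R_0$, $\tau_b$ is continuous in $(\varepsilon,c,z)$ and positive, as $\vartheta\nu gv_b\ne0$.

*Part 1.* The leading coefficient in (6.2) does not depend on $(\varepsilon,c)$, so parameter derivatives of $\tau_b$ of order $\ge1$ are $O((1+|z|)^{2m_b-1})$; those of $|P_a|^2$ are $O((1+|z|)^{2N_a})$. By (5.5) and the lower bound all derivatives of $\sigma_a$ are $O((1+|z|)^q)$ with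
$$q=2N_a-2\sum_bK_{ab}m_b=2N_a-2(\alpha_a-w_0\alpha_a)(\delta)=2N_a-2\mu_a-2\mu_{a^*}=-2-2\mu_{a^*}\le-4 .$$
Use (P5). Likewise $Z_{i,a}=-\sum_bK_{ab}\,\partial_{c_i}\tau_b/\tau_b=O((1+|z|)^{-1})$, and its derivatives are bounded.

*Part 2.* $U-H$ is smooth and $\Delta(U-H+KL\sigma)=0$. By (6.2), $U_a=-(2+2\mu_{a^*})\ln|z|+C_a+o(1)$; by (P2), $(H-KL\sigma)_a=\big(2N_a-\frac1{2\pi}(KM)_a\big)\ln|z|+C_a+o(1)$. By (P4) $U-H+KL\sigma$ is constant; comparing expansions, the logarithmic coefficients agree and the constant is $0$.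

*Part 3.* Differentiate part 2 in $c_i$; $H$ and $K$ do not depend on $c$. $\square$

We also need variations of $\vartheta$. If $\varsigma$ is replaced by $\varsigma+ts'$ with $s'\in\mathfrak h_{\mathbb R}$ and $\nu$ is fixed, then by (6.2), whose weight components are just multiplied by $e^{2\lambda(\varsigma)}$ ($\lambda$ the weight),
$$\varpi_b(\dot Q)=-\dot\tau_b/\tau_b\longrightarrow-2\Lambda_b(s')\qquad(|x|\to\infty),\tag{6.4}$$
where the dot is $\frac d{dt}$ at $t=0$. Since the $\Lambda_b$ form a basis, these limits fill $\mathfrak h_{\mathbb R}$, and $s'\mapsto\lim\dot Q$ is injective.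

## 7. A zero problem, and Theorem 2 without vortices

**The map $\mathcal F$.** We rewrite (3.1) as $\mathcal F=0$ on a ball of $X$. For $\psi\in X$ put $\phi=KL\psi$; by (P1) $|\phi_a|\le C_0\|\psi\|\ln(2+|x|)$. Let $\mathcal Y$ be the space of continuous functions with finite norm $\sup(2+|x|)^{-1/2}|\cdot|$. The $k$-linear map $(\psi_1,\dots,\psi_k)\mapsto\frac1{k!}\phi_{1,a}\cdots\phi_{k,a}$ into $\mathcal Y$ has norm at most
$$\frac{C_0^k}{k!}\sup_{t\ge0}t^ke^{-t/2}=\frac{C_0^k}{k!}\Big(\frac{2k}e\Big)^k\le(2C_0)^k .$$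
So $\psi\mapsto e^{\phi_a}\in\mathcal Y$ is analytic on $B_\rho(X)$, $\rho:=\frac1{4C_0}$, with norm at most $2$. Multiplication $\mathcal C_4\times\mathcal Y\to\mathcal C_{7/2}$ is bounded. With Lemma 6.2, $(\varepsilon,c,\psi)\mapsto e^{U+\phi}=\sigma\circ e^\phi\in(\mathcal C_{7/2})^r$ is $C^\infty$, and so is
$$\mathcal F(\varepsilon,c,\psi)=\psi+\sigma\circ(e^\phi-1)-\varepsilon^2e^{U+\phi}\circ\mathsf Ae^{U+\phi},\qquad\mathbb R\times\mathbb R^d\times B_\rho(X)\to X.\tag{7.1}$$

**Lemma 7.1.** If $\mathcal F(\varepsilon,c,\psi)=0$ with $\varepsilon>0$, then $v=U+\phi$ solves (3.1), $e^{v_a}=O(|x|^{-7/2})$, and $v_a-2\sum_j\ln|x-\varepsilon p_{aj}|$ is smooth.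

**Proof.** $\Delta v=-K\sigma+K\psi+4\pi(\dots)$, and $\mathcal F=0$ says $\psi=\sigma-e^v+\varepsilon^2e^v\circ\mathsf Ae^v$; this is (3.1). The decay is $e^v\in(\mathcal C_{7/2})^r$. For smoothness: $\phi\in C^1$, and $\Delta\phi=K\psi$ with $\psi$ a smooth function of $\sigma$ and $\phi$; so $\phi\in C^m$ implies $\phi\in C^{m+1,\alpha}$ locally. Add the smooth function $U-H$ to $\phi$. $\square$

The linearization in $\psi$ at $(0,c,0)$ is
$$T_c\psi:=\psi+\sigma^{0,c}\circ KL\psi .\tag{7.2}$$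
It is the identity plus a compact operator on $X$: $\psi\mapsto\sigma\circ KL\psi$ maps bounded sets to sets bounded in $C^1_{loc}$ and of size $O(|x|^{-4}\ln|x|)$ at infinity, so Arzelà–Ascoli applies.

**Proposition 7.2.** Let all $N_a=0$, with any real matrix $\mathsf A$ and any $\vartheta$. For small $\varepsilon$ there is a radial $\psi_\varepsilon\in X$ with $\mathcal F(\varepsilon,0,\psi_\varepsilon)=0$ and $\|\psi_\varepsilon\|=O(\varepsilon^2)$.

**Proof.** Take $c=0$, i.e. $\nu=1$. There are no vortex points, so $U$ does not depend on $\varepsilon$, and it is radial as in the proof of Lemma 6.1 ($\vartheta$ commutes with $z^\delta$). Hence $\mathcal F(\varepsilon,0,\cdot)$ preserves the closed subspace $X_{rad}$ of radial functions. We show that $T_0$ is injective on $X_{rad}$.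

Let $\psi\in X_{rad}$, $T_0\psi=0$, $\phi=KL\psi$. Then $\psi=-\sigma\circ\phi$, and $\phi$ is a radial solution of
$$\Delta\phi+K(\sigma\circ\phi)=0,\tag{7.3}$$
smooth by elliptic regularity. A smooth radial solution satisfies $\phi(s)=\phi(0)-\int_0^st\ln(s/t)K(\sigma\circ\phi)(t)\,dt$, and $0\le t\ln(s/t)\le s/e$; by Gronwall it is determined by $\phi(0)\in\mathbb R^r$. So these solutions form a space of dimension at most $r$. On the other hand the variations $\alpha_a(\dot Q)$ in $\varsigma$, at $\nu=1$, are smooth radial solutions of (7.3), and by (6.4) they form an $r$-dimensional space on which the limit at infinity exists and is injective. So $\phi$ is one of them; in particular $\phi$ is bounded. By (P2) $\int\psi=0$ (as $K$ is invertible) and $\phi\to0$, so $\phi=0$ and $\psi=0$.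

Thus $T_0|_{X_{rad}}=D_\psi\mathcal F(0,0,0)|_{X_{rad}}$ is an isomorphism, $\mathcal F(0,0,0)=0$, and the implicit function theorem gives $\psi_\varepsilon$ with $\|\psi_\varepsilon\|\le C\|\mathcal F(\varepsilon,0,0)\|=O(\varepsilon^2)$. $\square$

Radial symmetry removed the kernel for us. On all of $X$, $T_c\zeta_i=\zeta_i+\sigma\circ Z_i=0$ for $i=1,\dots,d$, exactly as in rank one. We now prove that there is nothing else.

## 8. The kernel of the linearized Toda system

In this section $\varepsilon=0$, $P_a=z^{N_a}$, and $c$ is arbitrary. We study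
$$\partial\bar\partial q=-\sum_a|P_a|^2e^{\alpha_a(Q)}\alpha_a(q)h_a,\qquad q:\mathbb C\to\mathfrak h_{\mathbb R}\text{ smooth},\quad|q|\le C(1+|z|)^{1/2}.\tag{8.1}$$
With $\phi_a=\alpha_a(q)$ this is (7.3). For $\eta\in i\mathfrak u$ put
$$q_\eta:=\pi_{\mathfrak h}\big(\mathrm{Ad}(k^{-1})\eta\big),$$
with $\pi_{\mathfrak h}$ the projection along $\mathfrak n_+\oplus\mathfrak n_-$. Since $\mathrm{Ad}(k^{-1})\eta$ is self-adjoint and $\mathcal U$ is compact, $q_\eta$ is bounded and $\mathfrak h_{\mathbb R}$-valued. In rank one (with $\vartheta=1$) the $q_\eta$ are combinations of $\frac{\mathrm{Re}f}{1+|f|^2},\frac{\mathrm{Im}f}{1+|f|^2},\frac{|f|^2-1}{|f|^2+1}$, the pullbacks by $f$ of the coordinates of the sphere; $\dim i\mathfrak u=3$.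

In rank one there is a familiar way to see that nothing else occurs. If $\Delta\phi=-2\sigma\phi$, then $\partial^2\phi-\partial U\,\partial\phi$ is holomorphic off $0$, because $\bar\partial$ of it is $-\frac12\partial(\sigma\phi)+\frac12\sigma\partial\phi+\frac12\sigma\phi\,\partial U=0$. Growth conditions then force $z^2(\partial^2\phi-\partial U\,\partial\phi)$ to vanish. The proof below produces, in any rank, a holomorphic $w$ that plays this role. First we need control of $n$ at infinity.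

**Lemma 8.1.** $\hat n(z):=z^{-\delta}n(z)z^\delta$ is bounded on $|z|\ge1$ (it stays in a compact subset of $N_-$).

**Proof.** $\hat n$ is continuous on $\mathbb C^*$, so only large $|z|$ matters. Multiply $\vartheta\nu z^\delta g_1z^{-\delta}=kan$ by $z^\delta$ on the right:
$$kaz^\delta\hat n=z^\delta\,\vartheta\hat\nu g_1,\qquad\hat\nu=z^{-\delta}\nu z^\delta\to1,$$
since conjugation by $z^{-\delta}$ multiplies the root space of $\beta>0$ by $z^{-\beta(\delta)}$. By Lemma 6.1, $\vartheta g_1$ lies in the open set $B_-w_0B_-$. So for large $|z|$ we can write $\vartheta\hat\nu g_1=b(z)\dot w_0n_1(z)$ with $b(z)\in B_-$, $n_1(z)\in N_-$ convergent as $|z|\to\infty$. Conjugation by $z^\delta$ fixes the torus part and contracts $N_-$, so $b':=z^\delta bz^{-\delta}$ stays in a compact subset of $B_-$; write $b'\dot w_0=k'a'n'$ with bounded Iwasawa factors. Then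
$$kaz^\delta\hat n=b'z^\delta\dot w_0n_1=b'\dot w_0z^{w_0\delta}n_1=k'a'z^{w_0\delta}\big(z^{-w_0\delta}n'z^{w_0\delta}\big)n_1 .$$
Conjugation by $z^{-w_0\delta}$ multiplies the root space of $-\beta$ ($\beta>0$) by $z^{\beta(w_0\delta)}$, and $\beta(w_0\delta)=(w_0\beta)(\delta)<0$; so the bracket is bounded. Both $kaz^\delta$ and $k'a'z^{w_0\delta}$ lie in $\mathcal UA$, because $e^{i\theta\delta}$ and $e^{i\theta w_0\delta}$ lie in $\mathcal U$ and commute with $A$. Uniqueness of the Iwasawa decomposition gives $\hat n=(z^{-w_0\delta}n'z^{w_0\delta})n_1$. $\square$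

For $\mathfrak{sl}_2$, $\vartheta=1$, the entry of $\hat n$ is $z^\mu\bar f/(1+|f|^2)\to\mu$.

**Proposition 8.2.** Every solution $q$ of (8.1) equals $q_\eta$ for some $\eta\in i\mathfrak u$.

**Proof.** **Step 1. Linearized flatness.** The purpose is to integrate $q$ to a $\mathfrak g$-valued function. Varying $Q$ in the direction $q$ in (5.6) gives $\dot\omega=\partial q\,\mathrm dz+[q,B]\,\mathrm d\bar z$, as $B=\mathrm{Ad}(e^{-Q})E^*$. The $\mathrm dz\wedge\mathrm d\bar z$-coefficient of $\mathrm d\dot\omega+\omega\wedge\dot\omega+\dot\omega\wedge\omega$ is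
$$[\partial q,B]+[q,\partial B]-\bar\partial\partial q+[E+\partial Q,[q,B]]+[B,\partial q].$$
The first and last terms cancel. As $E^*$ is antiholomorphic, $\partial B=-[\partial Q,B]$, and $[q,[\partial Q,B]]=[\partial Q,[q,B]]$. So what remains is $-\bar\partial\partial q+[E,[q,B]]$, and $[E,[q,B]]=-\sum|P_a|^2e^{\alpha_a(Q)}\alpha_a(q)h_a$; by (8.1) the total is $0$. Since $\mathrm d\Omega=\Omega\omega$, the form $\Omega\dot\omega\Omega^{-1}$ is closed, and there is a smooth $Y:\mathbb C\to\mathfrak g$ with $\mathrm dY=\Omega\dot\omega\Omega^{-1}$, unique up to a constant. Put $\tilde X=g^{-1}Yg$. Because $g^{-1}\Omega=n^{-1}$,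
$$\partial\tilde X+[E,\tilde X]=n^{-1}\,\partial q\,n,\qquad\bar\partial\tilde X=n^{-1}[q,B]n\in\mathfrak n_- .\tag{8.2}$$
If $\tilde X$ happened to be $\mathfrak n_-$-valued, Step 4 would give the claim. Steps 2 and 3 show that it is, after changing $Y$ by a constant.

**Step 2. A holomorphic obstruction.** We split off a holomorphic part with the same nonnegative grades. On $\mathbb C^*$ let $\hat X=\mathrm{Ad}(z^{-\delta})\tilde X$. Since $z\,\mathrm{Ad}(z^{-\delta})E=e$, (8.2) becomes
$$z\partial\hat X+[\delta+e,\hat X]=\mathsf r:=z\,\mathrm{Ad}(z^{-\delta})(n^{-1}\partial q\,n)\in\mathfrak b_-,\qquad\bar\partial\hat X\in\mathfrak n_- .\tag{8.3}$$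
So $\hat X_k$ is holomorphic on $\mathbb C^*$ for $k\ge0$. For $k\ge0$ fix complements $\mathfrak g_{-k}=V_{-k}\oplus[e,\mathfrak g_{-k-1}]$. Here $V_0=0$, because $\operatorname{ad}e:\mathfrak g_{-1}\to\mathfrak g_0$ is injective between spaces of complex dimension $r$. Define $X^h_k=\hat X_k$ for $k\ge0$ and, recursively for $k\ge0$, define $X^h_{-k-1}$ and $w_{-k}\in V_{-k}$ by
$$-(z\partial+\operatorname{ad}\delta)X^h_{-k}=[e,X^h_{-k-1}]-w_{-k};$$
this is possible, uniquely, because $\operatorname{ad}e$ is injective on $\mathfrak g_{-k-1}$. Then $X^h$ and $w$ are holomorphic on $\mathbb C^*$ and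
$$z\partial X^h+[\delta+e,X^h]=w,\qquad w_{-k}\in V_{-k}\ (k\ge0),\quad w_k=0\ (k\ge1).\tag{8.4}$$
Grades $j\ge1$ of (8.4) hold because there $\mathsf r_j=0$ and only $\hat X_j,\hat X_{j-1}$ enter. Let $\mathsf d=\hat X-X^h\in\mathfrak n_-$. Subtracting (8.4) from (8.3), and using $w_0=0$,
$$[e,\mathsf d_{-1}]=\mathsf r_0,\qquad(z\partial+\operatorname{ad}\delta)\mathsf d_{-k}+[e,\mathsf d_{-k-1}]=\mathsf r_{-k}-w_{-k}\quad(k\ge1).$$
Projecting recursively onto $V_{-k}$ and $[e,\mathfrak g_{-k-1}]$, we see that each $w_{-k}$ is a polynomial in $z\partial$ with constant (matrix) coefficients applied to $\mathsf r_0,\dots,\mathsf r_{-k}$.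

(For $\mathfrak{sl}_2$ with $q=\chi h$ and $n=\exp(yf_1)$: $\mathsf r_0=z\partial\chi\,h$, $\mathsf r_{-1}=-2z^{\mu+1}y\,\partial\chi\,f_1$, $\mathsf d_{-1}=z\partial\chi\,f_1$. Since $\partial Q=-yz^Nh$, $\partial U=\frac Nz-2yz^N$, and one finds $w_{-1}=-z^2(\partial^2\chi-\partial U\,\partial\chi)f_1$, the quantity seen above.)

**Step 3. The obstruction vanishes: $w\equiv0$.** We bound $w$ by $\mathsf r$ and apply Liouville. Let $|z_0|=t>0$ and $\chi_t(z)=t^{-2}\chi_0((z-z_0)/t)$, with $\chi_0$ a radial bump of integral $1$ supported in $|\zeta|<\frac12$. By the mean value property $w(z_0)=\int w\chi_t$. The formal adjoint of $z\partial$ is $-z\partial-1$, and $|(z\partial)^j\chi_t|\le C_jt^{-2}$; integrating by parts,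
$$|w(z_0)|\le C\sup_{t/2<|z|<3t/2}|\mathsf r| .$$
*Near $0$.* $n^{-1}\partial q\,n$ is smooth; its component in root $-\beta$ enters $\mathsf r$ with the factor $z^{1+\beta(\delta)}$, and $\mathsf r_0=z\partial q$. So $\mathsf r=O(|z|)$, and $w$ extends holomorphically with $w(0)=0$.

*Near infinity.* As $z^{-\delta}$ commutes with $\partial q\in\mathfrak h$, $\mathsf r=z\,\mathrm{Ad}(\hat n^{-1})\partial q$, so $|\mathsf r|\le C|z||\partial q|$ by Lemma 8.1. The gradient estimate on the disk of radius $t/2$, $t=|z|$, reads $|\nabla q(z)|\le C\big(t^{-1}\sup|q|+t\sup|\Delta q|\big)$; since $|q|=O(|z|^{1/2})$ and $\Delta q=O(|z|^{-4}|q|)$ (Lemma 6.2), it gives $|\nabla q|=O(t^{-1/2})$ and $|\mathsf r|=O(|z|^{1/2})$.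

So $w$ is entire, $O(|z|^{1/2})$ at infinity, with $w(0)=0$. Hence $w\equiv0$.

**Step 4. Conclusion.** We now produce $\eta$. By (8.4) with $w=0$, $\mathsf G:=\mathrm{Ad}(z^\delta)X^h$ is holomorphic on $\mathbb C^*$ and $\partial\mathsf G+[E,\mathsf G]=0$. So $\mathrm{Ad}(g)\mathsf G$ has vanishing $\partial$ and $\bar\partial$: it is a constant $Y_0$. Replace $Y$ by $Y-Y_0$. Then $\tilde X=\mathrm{Ad}(z^\delta)\mathsf d\in\mathfrak n_-$ on $\mathbb C^*$, hence on $\mathbb C$ by continuity, and $\Omega^{-1}Y\Omega=n\tilde Xn^{-1}=:X_-\in\mathfrak n_-$. Let $X^a=aX_-a^{-1}\in\mathfrak n_-$ and $Y'=\mathrm{Ad}(\vartheta\nu)Y$. Since $\vartheta\nu\Omega=ka$, $Y'=\mathrm{Ad}(k)X^a$ and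
$$\mathrm dY'=\mathrm{Ad}(ka)\dot\omega=\mathrm{Ad}(k)\big(\partial q\,\mathrm dz+[q,\mathcal E^*]\,\mathrm d\bar z\big).$$
By (5.7), $\mathrm d(\mathrm{Ad}(k)q)=\mathrm{Ad}(k)\big\{(\partial q+[\mathcal E,q])\,\mathrm dz+(\bar\partial q-[\mathcal E^*,q])\,\mathrm d\bar z\big\}$. Therefore
$$\mathrm d\big(Y'-\tfrac12\mathrm{Ad}(k)q\big)=\mathrm{Ad}(k)\{\mathsf s\,\mathrm dz-\mathsf s^*\mathrm d\bar z\},\qquad\mathsf s=\tfrac12(\partial q+[q,\mathcal E]),$$
because $\mathsf s^*=\frac12(\bar\partial q-[q,\mathcal E^*])$. The right side is $\mathfrak u$-valued. So the self-adjoint part of $Y'-\frac12\mathrm{Ad}(k)q=\mathrm{Ad}(k)(X^a-\frac12q)$ is a constant, which we call $-\frac12\eta$, $\eta\in i\mathfrak u$: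
$$\mathrm{Ad}(k^{-1})\eta=q-X^a-X^{a*}.$$
As $X^a\in\mathfrak n_-$ and $X^{a*}\in\mathfrak n_+$, projecting to $\mathfrak h$ gives $q=q_\eta$. $\square$

**Proposition 8.3.** The space of solutions of (8.1) has real dimension $r+d$. All its elements are bounded and have limits at infinity. The subspace of those tending to $0$ is $d$-dimensional, with basis $\partial_{c_i}Q$, $i=1,\dots,d$.

**Proof.** **Step 1. $\eta\mapsto q_\eta$ is injective.** Let $Z=\mathrm{Ad}(k^{-1})\eta$; by (5.7) $\partial Z=-[\mathcal E+\frac12\partial Q,Z]$. Suppose $Z_0=q_\eta\equiv0$. On $\mathbb C^*$ all coefficients $P_ae^{\alpha_a(Q)/2}$ of $\mathcal E$ are nonzero. The grade $0$ part gives $[\mathcal E,Z_{-1}]=0$, so $Z_{-1}=0$ by the injectivity in Section 4. If $Z_{-j}=0$, the grade $-j$ part gives $[\mathcal E,Z_{-j-1}]=0$, so $Z_{-j-1}=0$. As $Z=Z^*$, $Z=0$ and $\eta=0$.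

**Step 2. Every $q_\eta$ is a parameter derivative of $Q$.** Vary $p=\vartheta\nu\in AN_+$ (both factors) with $\dot pp^{-1}=\xi\in\mathfrak h_{\mathbb R}\oplus\mathfrak n_+$. Differentiating $pg=kan$,
$$\mathrm{Ad}(k^{-1})\xi=k^{-1}\dot k+\tfrac12\dot Q+a\,\dot nn^{-1}a^{-1}.$$
Take twice the self-adjoint part and project to $\mathfrak h$: $\dot Q=q_{\xi+\xi^*}$. The map $\xi\mapsto\xi+\xi^*$ is an isomorphism of $\mathfrak h_{\mathbb R}\oplus\mathfrak n_+$ onto $i\mathfrak u$. The $\dot Q$ solve (8.1), being bounded derivatives of families of solutions of (5.3). With Proposition 8.2 the solution space is exactly $\{q_\eta\}$, of dimension $r+d$.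

**Step 3. Limits.** The $\nu$-variations ($\xi\in\mathfrak n_+$) form a $d$-dimensional subspace with basis $\partial_{c_i}Q$, of functions tending to $0$ by Lemma 6.2. The $\vartheta$-variations have limits filling $\mathfrak h_{\mathbb R}$, by (6.4). So all solutions have limits, the limit map is onto $\mathfrak h_{\mathbb R}$, and its kernel has dimension $d$. $\square$

**Corollary 8.4.** The kernel of $T_c$ on $X$ has basis $\zeta_i$, $i=1,\dots,d$ (at $\varepsilon=0$), and $\int Z_i^T\mathsf D\,T_c\psi=0$ for all $\psi\in X$ and all $i$.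

**Proof.** If $T_c\psi=0$, then $\phi=KL\psi$ satisfies (7.3), is smooth by elliptic regularity and has logarithmic growth. By Proposition 8.2 it is bounded, so by (P2) $\phi\to0$. By Proposition 8.3 $\phi=\sum x_iZ_i$, and $\psi=-\sigma\circ\phi=\sum x_i\zeta_i$. Conversely $T_c\zeta_i=\zeta_i+\sigma\circ KL\zeta_i=\zeta_i+\sigma\circ Z_i=0$. The $\zeta_i$ are independent since the $Z_i$ are and $\sigma_b>0$ off $0$. Finally, $\mathsf D$ being diagonal,
$$\int Z_i^T\mathsf D(\sigma\circ KL\psi)=-\int\zeta_i^TSL\psi=-\int(\mathsf DKL\zeta_i)^T\psi=-\int Z_i^T\mathsf D\psi .\qquad\square$$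

## 9. Coercivity: an $L^2$ bound controls the unipotent parameter

Define, for $\mathsf D\mathsf A$ symmetric,
$$W_\varepsilon(c)=\tfrac12\int(\sigma^{\varepsilon,c})^T\mathsf D\mathsf A\,\sigma^{\varepsilon,c}\,dx,\tag{9.1}$$
a smooth function of $(\varepsilon,c)$ by Lemma 6.2. For $\mathsf A=K$ it is $\frac12\int\sigma^TS\sigma$, and in rank one (with $d_1=1$) it is the function of Section 3.

**Lemma 9.1.** For fixed $\varepsilon$, $\mathcal I^0_\varepsilon:=\frac12\int\sigma^TSL\sigma+\sum_bd_b\int\sigma_b$ (with $\sigma=\sigma^{\varepsilon,c}$) is independent of $c$.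

**Proof.** $\partial_{c_i}\sigma=\sigma\circ Z_i$ and $Z_i=-KL\partial_{c_i}\sigma$. By symmetry of $S$ and $L$,
$$\partial_{c_i}\mathcal I^0_\varepsilon=\int\partial_{c_i}\sigma^TSL\sigma+\int\sigma^T\mathsf DZ_i=\int\partial_{c_i}\sigma^TSL\sigma-\int\sigma^TSL\partial_{c_i}\sigma=0.\qquad\square$$

Since the masses $M_b$ are constant, $\int\sigma^TSL\sigma$ is independent of $c$ as well. For $\varepsilon=0$, $\ln\sigma_b=2N_b\ln|x|+C_b-(KL\sigma)_b$ by Lemma 6.2. Multiply by $d_b\sigma_b$, integrate and sum: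
$$\sum_bd_b\int\sigma_b\ln\sigma_b=\sum_b2d_bN_b\int\sigma_b\ln|x|+\mathrm{const},\tag{9.2}$$
with a constant $\sum d_bC_bM_b-\int\sigma^TSL\sigma$ independent of $c$. This identity is the key: concentration is measured on the left, escape to infinity on the right, and the two are tied together by the vortices at $0$.

**Proposition 9.2.** Let $(N_1,\dots,N_r)\ne0$. A bound on all $\|\sigma_b^{0,c}\|_{L^2}$ implies a bound on $|c|$.

**Proof.** Let $\|\sigma_b\|_{L^2}\le\Lambda$ for all $b$; $C$ denotes constants depending only on $\Lambda$ and the fixed data.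

**Step 1. Log moments where there are vortices.** By Jensen for the probability measure $M_b^{-1}\sigma_b\,dx$, $\int\sigma_b\ln\sigma_b\le M_b\ln\big(M_b^{-1}\int\sigma_b^2\big)\le C$. So (9.2) gives $\sum_b2d_bN_b\int\sigma_b\ln|x|\le C$. By Cauchy–Schwarz $\int_{|x|<1}\sigma_b|\ln|x||\le C$. Hence $\int\sigma_b\ln(1+|x|)\,dx\le C$ for every $b$ with $N_b>0$.

**Step 2. Propagation along the Dynkin diagram.** Suppose $\int\sigma_b\ln(1+|x|)\le C$ and $K_{ba}<0$, $a\neq b$; we bound the log moment of $\sigma_a$. For $|x|\le1$, $\ln|x-y|\le\ln(1+|x|)+\ln(1+|y|)$ gives $L\sigma_b(x)\le C$. For every $a'\ne b$ and $|x|\le1$, since $|x-y|\ge|y|/2$ for $|y|>2$,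
$$L\sigma_{a'}(x)\ge\frac1{2\pi}\int_{|y|>2}\ln\frac{|y|}2\,\sigma_{a'}\,dy-\frac1{2\pi}\int_{|x-y|<1}\big|\ln|x-y|\big|\,\sigma_{a'}\,dy\ge\frac1{2\pi}\int_{|y|>2}\ln\frac{|y|}2\,\sigma_{a'}\,dy-C,$$
by Cauchy–Schwarz again. Keeping only $a'=a$ among the nonnegative integrals, on $|x|\le1$
$$U_b=2N_b\ln|x|+C_b-2L\sigma_b+\sum_{a'\ne b}|K_{ba'}|L\sigma_{a'}\ge2N_b\ln|x|-C+\frac{|K_{ba}|}{2\pi}\int_{|y|>2}\ln\frac{|y|}2\,\sigma_a\,dy .$$
As $\int_{|x|<1}e^{U_b}\le M_b$, the last integral is $\le C$. Since $\ln(1+|y|)\le\ln3+\ln\frac{|y|}2$ for $|y|>2$, $\int\sigma_a\ln(1+|x|)\le C$. Because $K$ is indecomposable and some $N_b>0$, we conclude that $\int\sigma_a\ln(1+|x|)\le C$ for all $a$.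

**Step 3. $Q$ is bounded near the unit disk.** On $|x|\le2$ we have $|L\sigma_a|\le C$: the upper bound is from the log moments, the lower bound from $L^2$. So $\alpha_a(Q)=C_a-\ln4-(KL\sigma)_a$ is bounded there, hence $|Q|\le C$. By (5.3) and interior elliptic regularity all derivatives of $Q$ are bounded on $|z|\le\frac32$.

**Step 4. $n$ is bounded near $z=1$.** We recover $n$ from $Q$, algebraically. Write $n=\exp y$, $y=\sum_{k\ge1}y_{-k}$. With $nEn^{-1}=\sum_m\frac1{m!}(\operatorname{ad}y)^mE$ and $\partial n\,n^{-1}=\sum_m\frac1{(m+1)!}(\operatorname{ad}y)^m\partial y$, the grade $1-k$ part of the second equation in (5.2) reads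
$$[y_{-k},E]=\delta_{k1}\,\partial Q+\big(\text{terms built by brackets from }E,\ y_{-i},\ \partial y_{-i},\ 1\le i\le k-1\big),$$
where $\delta_{k1}$ is Kronecker's symbol. Near $z=1$ all coefficients of $E(z)$ are nonzero, so $\operatorname{ad}E(z):\mathfrak g_{-k}\to\mathfrak g_{1-k}$ is injective with a smooth left inverse. By induction on $k$, $y_{-k}$ and all its derivatives are bounded near $z=1$.

**Step 5. $\nu$ is bounded.** So $\mathcal M(1)=n^*e^Qn$ is bounded, hence $\nu^*\vartheta^2\nu=g(1)^{*-1}\mathcal M(1)g(1)^{-1}$ is bounded, hence $\vartheta\nu$ and $\nu$ are bounded in a faithful representation. There $\nu$ is unipotent, so its logarithm is a polynomial in it, and $c=\log\nu$ is bounded. $\square$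

Since $\sigma\ge0$, (2.1) gives $\pm W_0(c)\ge\frac\kappa2\sum_b\int\sigma_b^2$. So if $(N_a)\neq0$, then
$$\pm W_0(c)\to+\infty\quad\text{as }|c|\to\infty.\tag{9.3}$$
Formula (3.2) with $N=0$ shows that the hypothesis on the $N_a$ cannot be dropped.

## 10. Lyapunov–Schmidt reduction over a ball of Toda solutions

Throughout this section $(N_a)\ne0$ and (2.1) holds with $\mathsf D\mathsf A$ symmetric. By (9.3) choose $R$ with $\pm W_0(c)>\pm W_0(0)+1$ for $|c|=R$.

**Step 1. The augmented linear problem.** We add multipliers so that the linearization becomes invertible. For $h=(\psi,\ell)\in B_\rho(X)\times\mathbb R^d$ let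
$$\mathcal G(\varepsilon,c,\psi,\ell)=\Big(\mathcal F(\varepsilon,c,\psi)+\sum_i\ell_i\,\sigma\circ Z_i,\ \Big(\int\psi^T\mathsf DZ_j\Big)_j\Big)\in X\times\mathbb R^d,$$
a $C^\infty$ map with $\mathcal G(0,c,0,0)=0$. Its $h$-derivative at $(0,c,0,0)$ is
$$\mathcal D_c:(\psi,\ell)\mapsto\Big(T_c\psi+\sum_i\ell_i\,\sigma\circ Z_i,\ \Big(\int\psi^T\mathsf DZ_j\Big)_j\Big),$$
identity plus compact. It is injective: let $\mathcal D_c(\psi,\ell)=0$. Pairing the first entry with $\mathsf DZ_j$ and using Corollary 8.4, $\sum_i\Gamma_{ij}\ell_i=0$ with the Gram matrix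
$$\Gamma_{ij}=\int Z_j^T\mathsf D(\sigma\circ Z_i),$$
which is positive definite at $\varepsilon=0$ since the $Z_i$ are linearly independent and $\sigma_b>0$ off $0$. So $\ell=0$. Then $T_c\psi=0$, $\psi=-\sigma\circ\sum x_iZ_i$, and the second entry gives $\Gamma x=0$, so $x=0$. Hence $\mathcal D_c$ is an isomorphism.

**Step 2. Solving uniformly for $|c|\le R+1$.** The map $c\mapsto\mathcal D_c$ is norm continuous, so $\|\mathcal D_c^{-1}\|\le\mathcal K$ for $|c|\le R+1$. By continuity of $D_h\mathcal G$ and compactness of $\{(0,c,0):|c|\le R+1\}$ there are $\rho_0,\varepsilon_0>0$ with $\|D_h\mathcal G(\varepsilon,c,h)-\mathcal D_c\|\le\frac1{2\mathcal K}$ for $|\varepsilon|\le\varepsilon_0$, $|c|\le R+1$, $\|h\|\le\rho_0$. Then $h\mapsto h-\mathcal D_c^{-1}\mathcal G(\varepsilon,c,h)$ is a $\frac12$-contraction on $\{\|h\|\le\rho_0\}$. As $\mathcal G(\varepsilon,c,0)=(-\varepsilon^2\sigma\circ\mathsf A\sigma,0)$, for smaller $\varepsilon_0$ it maps this ball into its interior.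 So there is a unique zero $h(\varepsilon,c)=(\psi,\ell)$ in the ball, and
$$\|h\|\le\tfrac12\|h\|+\mathcal K\|\mathcal G(\varepsilon,c,0)\|,\quad\text{thus}\quad\|h\|\le2\mathcal K\|\mathcal G(\varepsilon,c,0)\|\le C\varepsilon^2 .$$
$D_h\mathcal G$ is invertible there; by the local implicit function theorem and uniqueness, $h$ is $C^\infty$ for $|\varepsilon|<\varepsilon_0$, $|c|<R+1$. In terms of $\zeta_j=-\sigma\circ Z_j$,
$$\mathcal F(\varepsilon,c,\psi)=\sum_j\ell_j\zeta_j,\qquad\int\psi^T\mathsf DZ_j=0,\qquad\|\psi\|+|\ell|\le C\varepsilon^2.\tag{10.1}$$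
It remains to choose $c$ so that $\ell=0$.

**Step 3. The functional.** We identify $\mathcal F$ as a gradient. For $\varrho\in X$ of the form $\varrho=\sigma^{\varepsilon,c}-\psi$ let $v=H-KL\varrho$; by Lemma 6.2, $v=U+\phi$. Put
$$\mathcal I_\varepsilon(\varrho)=\tfrac12\int\varrho^TSL\varrho+\sum_bd_b\int e^{v_b}-\tfrac{\varepsilon^2}2\int(e^v)^T\mathsf D\mathsf Ae^v .$$
$H$ does not depend on $c$. Along a $C^1$ curve $\varrho(t)=\sigma^{\varepsilon,c(t)}-\psi(t)$, $e^v$ is $C^1$ in $(\mathcal C_{7/2})^r$ with derivative $e^v\circ\dot v$, $\dot v=-KL\dot\varrho$. We compute, using $K^T\mathsf D=S$ and the symmetry of $L$,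
$$\sum_bd_b\int e^{v_b}\dot v_b=\int\dot v^T\mathsf De^v=-\int\dot\varrho^TSLe^v,$$
and, by the symmetry of $\mathsf D\mathsf A$ and since $\mathsf D$ is diagonal,
$$-\varepsilon^2\int(e^v\circ\dot v)^T\mathsf D\mathsf Ae^v=-\varepsilon^2\int\dot v^T\mathsf D(e^v\circ\mathsf Ae^v)=\varepsilon^2\int\dot\varrho^TSL(e^v\circ\mathsf Ae^v).$$
Adding up,
$$\mathrm d\mathcal I_\varepsilon(\varrho)[\dot\varrho]=\int\dot\varrho^TSL\big(\varrho-e^v+\varepsilon^2e^v\circ\mathsf Ae^v\big)=-\int\dot\varrho^TSL\,\mathcal F(\varepsilon,c,\psi).\tag{10.2}$$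

**Step 4. Critical points of the reduced function kill the multipliers.** Let $J_\varepsilon(c)=\mathcal I_\varepsilon\big(\sigma^{\varepsilon,c}-\psi(\varepsilon,c)\big)$. Since $SL\zeta_j=\mathsf DKL\zeta_j=\mathsf DZ_j$, (10.1) and (10.2) give
$$\partial_{c_i}J_\varepsilon=-\sum_j\ell_j\int(\sigma\circ Z_i-\partial_{c_i}\psi)^T\mathsf DZ_j=-\sum_j\ell_j\Big(\Gamma^{\varepsilon,c}_{ij}+\int\psi^T\mathsf D\,\partial_{c_i}Z_j\Big);$$
in the last equality we differentiated $\int\psi^T\mathsf DZ_j=0$ in $c_i$. By Lemma 6.2 $\Gamma^{\varepsilon,c}$ is continuous in $(\varepsilon,c)$ and $\partial_{c_i}Z_j$ is bounded uniformly. So the matrix in parentheses is $\Gamma^{0,c}+o(1)$ uniformly on $\bar B_R$ as $\varepsilon\to0$, hence invertible there for small $\varepsilon$. Therefore $\nabla_cJ_\varepsilon(c)=0$ implies $\ell(\varepsilon,c)=0$ and $\mathcal F(\varepsilon,c,\psi)=0$.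

**Step 5. Leading term.** We compare $J_\varepsilon$ with $W_0$. By (10.2), for $0\le t\le1$,
$$\tfrac{d}{dt}\mathcal I_\varepsilon(\sigma-t\psi)=\int\psi^TSL\,\mathcal F(\varepsilon,c,t\psi)=O\big(\|\psi\|(\varepsilon^2+\|\psi\|)\big)=O(\varepsilon^4).$$
For $\psi=0$ we have $e^v=\sigma$, so $\mathcal I_\varepsilon(\sigma^{\varepsilon,c})=\mathcal I_\varepsilon^0-\varepsilon^2W_\varepsilon(c)$, with $\mathcal I^0_\varepsilon$ independent of $c$ by Lemma 9.1. Thus, uniformly on $\bar B_R$,
$$\varepsilon^{-2}\big(\mathcal I^0_\varepsilon-J_\varepsilon(c)\big)=W_\varepsilon(c)+O(\varepsilon^2)\longrightarrow W_0(c)\qquad(\varepsilon\to0).\tag{10.3}$$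

**Step 6. An interior minimum.** For small $\varepsilon>0$ the function $\pm\varepsilon^{-2}(\mathcal I^0_\varepsilon-J_\varepsilon)$ on $\bar B_R$ is larger on $\partial B_R$ than at $c=0$, by (10.3) and the choice of $R$. So it attains its minimum at an interior point $c_\varepsilon$, where $\nabla J_\varepsilon(c_\varepsilon)=0$. By Step 4, $\psi_\varepsilon:=\psi(\varepsilon,c_\varepsilon)$ satisfies
$$\mathcal F(\varepsilon,c_\varepsilon,\psi_\varepsilon)=0,\qquad|c_\varepsilon|<R,\qquad\|\psi_\varepsilon\|\le C\varepsilon^2.\tag{10.4}$$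

## 11. Prescribed constants at infinity and the proofs of Theorems 1 and 2

**Proof of Theorem 2.** First let $\lambda=1$.

**Step 1. Choice of $\vartheta$.** We match the given constants. By (6.3), $C_a=\ln4-\sum_bK_{ab}(\ln|\kappa_b|^2+2\Lambda_b(\varsigma))$. The $\Lambda_b$ form a basis of $\mathfrak h_{\mathbb R}^*$ and $K$ is invertible, so $\varsigma\mapsto(C_a)$ is a bijection $\mathfrak h_{\mathbb R}\to\mathbb R^r$. Choose $\vartheta=e^\varsigma$ with the prescribed $(C_a)$; everything above holds for arbitrary fixed $\vartheta$.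

**Step 2. Existence.** If all $N_a=0$, Proposition 7.2, which puts no condition on $\mathsf A$, gives for small $\varepsilon>0$ a zero of $\mathcal F$ with $c_\varepsilon=0$ and $\|\psi_\varepsilon\|=O(\varepsilon^2)$. Otherwise (10.4) does. In both cases, by Lemma 7.1, $v=U^{\varepsilon,c_\varepsilon}+KL\psi_\varepsilon$ solves (3.1), and $u_a(x)=v_a(\varepsilon x)+2\ln\varepsilon$ solves (2.2) with $\lambda=1$.

**Step 3. Asymptotics and size.** By Lemma 6.2, $v=H-KL(\sigma-\psi_\varepsilon)$, and $H_a=2N_a\ln|x|+C_a+o(1)$. By (P2), $v_a=-\gamma_a^\varepsilon\ln|x|+C_a+o(1)$ with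
$$\gamma_a^\varepsilon=\tfrac1{2\pi}\Big(K\Big(M-\int\psi_\varepsilon\Big)\Big)_a-2N_a=2+2\mu_{a^*}+O(\varepsilon^2)=2N_{a^*}+4+O(\varepsilon^2).$$
Hence $u_a(x)=2\ln\varepsilon-\gamma^\varepsilon_a\ln(\varepsilon|x|)+C_a+o(1)$. Moreover $e^{u_a(x)}=\varepsilon^2e^{v_a(\varepsilon x)}\le C\varepsilon^2$ with $C$ independent of $\varepsilon$, since $e^v=\sigma\circ e^\phi$ is bounded in $(\mathcal C_{7/2})^r$ uniformly for $c_\varepsilon$ in a fixed ball and $\|\psi_\varepsilon\|$ small.

**Step 4. General $\lambda$ and infinitely many solutions.** Apply the above to the points $\sqrt\lambda\,p_{aj}$ and take $x\mapsto u_a(\sqrt\lambda\,x)$; this replaces $\ln(\varepsilon|x|)$ by $\ln(\varepsilon\sqrt\lambda|x|)$. For small $\varepsilon$ all $\gamma_a^\varepsilon>0$, so these solutions are non-topological. Since $\sup e^{u_a}$ is positive and tends to $0$ as $\varepsilon\to0$, infinitely many of them are distinct. When (2.1) holds, this covers every vortex configuration. $\square$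

**Proof of Theorem 1.** Take $\mathsf A=K$ and $r\ge2$ in Theorem 2. Then $\mathsf D\mathsf A=S$ is symmetric and positive definite, so (2.1) holds with the sign $+$, and $\gamma_a^\varepsilon>0$ for small $\varepsilon$ gives $e^{u_a(x)}\to0$ as $|x|\to\infty$ for all $a$. $\square$
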